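# Epochs of head reduction, and why combinatory logic has no uniform universal generator

## 1. Root steps cut a head reduction into epochs

Terms of combinatory logic CL are built by application (associating to the left) from the constants $\mathsf S,\mathsf K$ and variables. Weak reduction $\twoheadrightarrow_w$ is generated by
$$\mathsf Kab\to a,\qquad \mathsf Sabc\to ac(bc),$$
applied anywhere inside a term. We write $\to$ for one step and $\equiv$ for identity of terms. A term is closed if it contains no variables. Reducts of closed terms are closed.

Every term can be written uniquely as $h\,a_1\cdots a_k$ with $h$ a constant or a variable, its head.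

**Definition (head reduction, whnf).** The term $h\,a_1\cdots a_k$ has a *head redex* if $h=\mathsf K$ and $k\ge 2$ (the head redex is $\mathsf Ka_1a_2$), or $h=\mathsf S$ and $k\ge3$ (the head redex is $\mathsf Sa_1a_2a_3$). Contracting it is a *head step*, written $\to_h$; head steps are deterministic. A *whnf* is a term of the form $\mathsf K,\ \mathsf Ka,\ \mathsf S,\ \mathsf Sa,\ \mathsf Sab$. A closed term either is a whnf or has a head redex. A closed term *has a whnf* if its head reduction ends in one; otherwise its head reduction is infinite.

**Definition (root step, epochs).** A head step is a *root step* if the head redex is the whole term. For a closed term $X$ let $E_0(X)\equiv X$, and let $E_{r+1}(X)$ be the result of the first root step in the head reduction starting from $E_r(X)$, if there is one. The terms $E_0(X),E_1(X),\dots$ are the *epochs* of $X$.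

Two facts are immediate. First, $E_{r+j}(X)\equiv E_j(E_r(X))$. Second, an epoch that is not the last one starts a head reduction with at least one step, so it has a head redex, and in particular it is an application.

Put $I=\mathsf{SKK}$. The term $I\mathsf K\equiv\mathsf{SKKK}$ has head reduction $\mathsf{SKKK}\to_h\mathsf{KK}(\mathsf{KK})\to_h\mathsf K$. Both steps are root steps, so there are three epochs. Now give the term one more argument: $\mathsf{SKKKS}\to_h\mathsf{KK}(\mathsf{KK})\mathsf S\to_h\mathsf{KS}$. Neither step is a root step, because of the extra argument $\mathsf S$, and $\mathsf{KS}$ is a whnf. So $\mathsf{SKKKS}$ has one epoch, itself.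

Here is a term with infinitely many epochs. Put $J_0=\mathsf SII$, $J_{n+1}=IJ_n$ and $\Omega=J_0J_0$. For every $d$,
$$J_{n+1}d\equiv \mathsf{SKK}J_nd\to_h\mathsf KJ_n(\mathsf KJ_n)d\to_hJ_nd,$$
by two non-root steps (the argument $d$ is extra). Also $J_0J_n\equiv\mathsf SIIJ_n\to_hIJ_n(IJ_n)\equiv J_{n+1}J_{n+1}$ is a root step. So the head reduction of $\Omega$ is
$$J_0J_0\ \to_h\ J_1J_1\ \twoheadrightarrow_h\ J_0J_1\ \to_h\ J_2J_2\ \twoheadrightarrow_h\ J_0J_2\ \to_h\ \cdots$$
It is infinite, and $E_n(\Omega)\equiv J_nJ_n$ for all $n$. In particular $\Omega$ has no whnf.

A single extra argument destroys all these epochs. Let NF be the set of closed weak normal forms; all of them are whnfs, and NF is infinite, since it contains $\mathsf K,\mathsf{KK},\mathsf K(\mathsf{KK}),\dots$. Fix for the whole lecture a closed term $A$ without whnf, for instance $A=\Omega$, and write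
$$U_N:=AN\qquad(N\in\mathrm{NF}).$$

**Lemma 1 (frozen terms).** For closed $\vec d$ (possibly empty), $U_N\vec d$ has an infinite head reduction without root steps.

*Proof.* Let $A\equiv A_0\to_hA_1\to_h\cdots$ be the infinite head reduction of $A$. Each $A_i$ has a head redex, and the head redex of $A_iN\vec d$ is that same redex. Hence $A_iN\vec d\to_hA_{i+1}N\vec d$, and the step is not a root step because of the extra argument $N$. $\square$

So $U_N$ has exactly one epoch, itself, and its last argument $N$ is never used by head reduction.

What are epochs for? They let us peel a context off a term. We shall see that if $X\twoheadrightarrow_wX_1'X_2'$ by any reduction at all, then some epoch of $X$ is an application $X_1X_2$ with $X_1\twoheadrightarrow_wX_1'$ and $X_2\twoheadrightarrow_wX_2'$. The frozen terms $U_N$ are the test objects: they are infinitely many, they cannot be told apart by counting epochs, and yet each carries its own normal form $N$. The question that needs both is the following.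

## 2. One context for all closed terms

A context $C[\,]$ is a CL-term with a hole.

**Definition.** A closed term $M$ is a *uniform universal generator* if there is a context $C[\,]$ such that $M\twoheadrightarrow_wC[N]$ for every closed term $N$.

In plain words: can a single closed term produce, inside one fixed surrounding, every closed term? Statman (1991) shows that the answer is no when the context has the shape $C[\,]\triangleq P[\,]$, that is, $P$ applied to the hole, for some $P\in\mathrm{CL}$. We show that the answer is no for every context, with one or several occurrences of the hole. A context without a hole would make the notion trivial and is excluded. Since reducts of the closed term $M$ are closed, only variable-free contexts matter. From now on *context* means a variable-free context with at least one hole.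

**Theorem 2.** Let $A$ be a closed term without whnf. For every closed $M$ and every context $C$, the set $\{N\in\mathrm{NF}:M\twoheadrightarrow_wC[AN]\}$ is finite.

**Corollary 3.** There is no uniform universal generator in CL. For any closed $M$ and context $C$, $M\twoheadrightarrow_wC[N']$ already fails for all but finitely many of the closed terms $N'=\Omega N$, $N\in\mathrm{NF}$.

The corollary follows from Theorem 2 with $A=\Omega$, because NF is infinite. Three cases by hand show what is at stake.

**The bare hole.** For $C=[\,]$ a generator would satisfy $M\twoheadrightarrow_w\mathsf K$ and $M\twoheadrightarrow_w\mathsf S$. By the Church–Rosser theorem these two would have a common reduct, which is impossible for distinct normal forms.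

**The context $\mathsf{KK}[\,]$.** For any finite list of closed terms $N_1,\dots,N_k$ there is a closed $M$ with $M\twoheadrightarrow_w\mathsf{KK}N_i$ for all $i$. Put $M_{k+1}=\mathsf K$, $M_i=\mathsf KM_{i+1}N_i$ and $M=M_1$. Each $M_i\to M_{i+1}$, so $M_i\twoheadrightarrow_w\mathsf K$ for all $i$, and
$$M\twoheadrightarrow_wM_i\equiv\mathsf KM_{i+1}N_i\twoheadrightarrow_w\mathsf{KK}N_i.$$
So one fixed context can receive arbitrarily long finite lists, and the $N_i$ may be of the form $AN$. Hence "finite" in Theorem 2 cannot be replaced by a uniform bound, even for one fixed context.

**An infinite family.** Let $c_0=\mathsf K$ and $c_{n+1}=\mathsf Kc_n$. By combinatory completeness there is a closed $W$ with $Wwx\twoheadrightarrow_www(\mathsf Kx)$. Put $P=WW$. Then $Px\twoheadrightarrow_wP(\mathsf Kx)$, so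
$$P\mathsf K\twoheadrightarrow_wPc_n\quad\text{for all }n .$$
The infinite set $\{c_n\}\subseteq\mathrm{NF}$ is generated inside the single context $P[\,]$. Thus the factor $A$ cannot be dropped from Theorem 2, and the proof must use that the terms placed in the hole are frozen.

For later use, here is an explicit $W$ and its epochs. Let
$$Y=\mathsf S(\mathsf{KK})(\mathsf SII),\qquad V=\mathsf S(\mathsf{KS})Y,\qquad W=\mathsf SV(\mathsf{KK}).$$
Head reduction gives, for all $w,y$,
$$Wwy\to_hVw(\mathsf{KK}w)y\to_h\mathsf{KS}w(Yw)(\mathsf{KK}w)y\to_h\mathsf S(Yw)(\mathsf{KK}w)y\to_hYwy(\mathsf{KK}wy),$$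
where only the last step is a root step. Next, for every $d$,
$$Ywyd\to_h\mathsf{KK}w(\mathsf SIIw)yd\to_h\mathsf K(\mathsf SIIw)yd\to_h\mathsf SIIwd\to_hIw(Iw)d\twoheadrightarrow_hw(Iw)d,$$
with no root step, because of the extra argument $d$. (Since $\mathsf{KK}wy\twoheadrightarrow_w\mathsf Ky$ and $Iw\twoheadrightarrow_ww$, this $W$ does satisfy $Wwy\twoheadrightarrow_www(\mathsf Ky)$.) Put $W_0=W$, $W_{n+1}=IW_n$, $d_0=\mathsf K$, $d_{n+1}=\mathsf{KK}W_nd_n$. Then $P\mathsf K\equiv WW_0d_0$. From $WW_nd_n$ the next root step leads to $YW_nd_nd_{n+1}$, and from there we reach $W_nW_{n+1}d_{n+1}$ and then $WW_{n+1}d_{n+1}$ by non-root steps. So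
$$E_{n+1}(P\mathsf K)\equiv YW_nd_nd_{n+1},\qquad d_n\twoheadrightarrow_wc_n. \tag{1}$$
The last components of the successive epochs of $P\mathsf K$ reduce to $c_0,c_1,c_2,\dots$ in turn.

## 3. Replacing a closed subterm: the trace and the matching of epochs

The purpose of this section is to compare the epochs of two closed terms that differ by replacing one closed term by another.

**Definition.** *Admissible pairs* $(Q,Q')$ of closed terms, each regarded as labelled with its kind, are:

* contraction pairs $(R,R')$, with $R$ a closed redex and $R'$ its contractum;
* reversed contraction pairs $(R',R)$;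
* swap pairs $(U_N,U_{N'})$ with $N,N'\in\mathrm{NF}$.

The reverse of an admissible pair is admissible. An *edge* is a triple $(t,Q,Q')$, where $t$ is a term over $\mathsf S,\mathsf K,x$ (the variable $x$ may occur any number of times, or not at all) and $(Q,Q')$ is admissible. It goes from $t[Q]$ to $t[Q']$, where $t[Q]$ is the result of substituting $Q$ for $x$ in $t$. Its reverse is the edge $(t,Q',Q)$.

Every reduction step between closed terms is an edge with a contraction pair: put $x$ at the place of the contracted redex. And $C[U_N]$, $C[U_{N'}]$ are joined by the swap edge with $t\equiv C[x]$.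

To follow both head reductions at once, we reduce $t$ itself and treat $x$ as a black box.

**Definition (trace).** For a term $t$ and a contraction pair $(R,R')$, let $t_0\equiv t$ and proceed as follows.

* If $t_i$ has a head redex, $t_{i+1}$ is its head reduct.
* If $t_i\equiv x\vec d$ with $\vec d\neq\emptyset$, put $t_{i+1}\equiv R'\vec d$ (a *jump*).
* Stop at a whnf or at $x$.

For a swap pair do the same, except that there are no jumps and the trace stops at every $x\vec d$, including $x$.

Four facts about traces:

* **(T1)** If $t_i\to_ht_{i+1}$, then $t_i[Q]\to_ht_{i+1}[Q]$ for every closed $Q$, and this step is root iff $t_i\to_ht_{i+1}$ is. Indeed the head of $t_i$ is a constant, and substitution does not change the number of its arguments.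
* **(T2)** At a jump, $t_i[R]\equiv R\,\vec d[R]\to_hR'\,\vec d[R]\equiv t_{i+1}[R]$ is a non-root step (as $\vec d\ne\emptyset$), and $t_i[R']\equiv R'\,\vec d[R']\equiv t_{i+1}[R']$. Here we use that $R'$ is closed.
* **(T3)** There are no two consecutive jumps, since $R'$ is closed and so the head of $R'\vec d$ is a constant.
* **(T4)** If $t_i\equiv x$ and $i>0$, then the step from $t_{i-1}$ to $t_i$ is a root step, because jumps and non-root steps yield applications.

Let $e_0\equiv t$, and let $e_r$ be the term right after the $r$-th root step in the trace, if it exists.

**Lemma 4 (matching).**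

(i) *Swap pair $(Q,Q')$.* $E_r(t[Q])$ exists iff $E_r(t[Q'])$ exists iff $e_r$ exists, and then $E_r(t[Q])\equiv e_r[Q]$ and $E_r(t[Q'])\equiv e_r[Q']$. If $e_r\equiv x$, it is the last one.

(ii) *Contraction pair $(R,R')$.* One of the following holds.

* (a) The trace never reaches $x$. Then the first sentence of (i) holds with $Q=R$, $Q'=R'$, and no $e_r$ is $x$.
* (b) The trace reaches $x$. Then there is $p$ with $e_p\equiv x$ and $e_r\not\equiv x$ for $r<p$. Moreover $E_r(t[R])\equiv e_r[R]$ and $E_r(t[R'])\equiv e_r[R']$ for $r\le p$, so that $E_p(t[R])\equiv R$ and $E_p(t[R'])\equiv R'$. Finally $E_{r+1}(t[R])\equiv E_r(t[R'])$ for all $r\ge p$ (one side exists iff the other does).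

In particular, for every edge, $t[Q]$ has infinitely many epochs iff $t[Q']$ has.

*Proof.* By (T1) and (T2), as long as the trace runs, the head reductions of both sides are obtained by substituting into the trace, where a jump is a non-root step on the $R$ side and no step at all on the $R'$ side. Root steps occur at the same places. If the trace is infinite, then by (T3) infinitely many of its steps are head steps, so it describes both head reductions completely. A trace ending in a whnf $w$ also describes both completely, since $w[Q]$ and $w[Q']$ are whnfs.

(i) It remains to consider a trace that stops at some $x\vec d$. The two sides are then $Q\,\vec d[Q]$ and $Q'\,\vec d[Q']$, and by Lemma 1 no further root step occurs on either side. So the epochs are exactly those recorded by the $e_r$. If $e_r\equiv x$, the trace stops there, so $e_r$ is the last.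

(ii) If the trace never reaches $x$, it is infinite or ends in a whnf, and (a) follows. If it reaches $x$, it stops there. By (T4), or trivially if $t\equiv x$, this $x$ is $e_p$, where $p$ is the number of root steps made so far. No earlier $e_r$ is $x$, as the trace would have stopped. At this point the two sides are $R$ and $R'$, and $R\to_hR'$ is a root step. So $E_{p+1}(t[R])\equiv R'\equiv E_p(t[R'])$, and the head reductions agree from there on. $\square$

For a reversed contraction pair we apply (ii) to the underlying contraction pair; "case (a)" and "case (b)" of an edge refer to this.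

**Examples.** Take $t\equiv Ix$. Its trace is $\mathsf{SKK}x\to_h\mathsf Kx(\mathsf Kx)\to_hx$ with two root steps, so we are in case (b) with $p=2$. The epochs of $IR$ are $IR,\ \mathsf KR(\mathsf KR),\ R,\ R',\dots$ and those of $IR'$ are $IR',\ \mathsf KR'(\mathsf KR'),\ R',\dots$: from index $2$ on, the second list is the first one moved by one place. Now take $t\equiv x\mathsf K$ with $R\equiv\mathsf{KKS}$, $R'\equiv\mathsf K$. The trace jumps to $\mathsf{KK}$ and stops: case (a). The epochs are $\mathsf{KKSK}$ on one side and $\mathsf{KK}$ on the other, one on each side, with no displacement.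

## 4. Edges cannot turn one normal form into another

We shall have to walk along edges backwards and across swaps, where the Church–Rosser theorem for weak reduction gives no information. What we need from it is provided by the trace.

**Lemma 5.** For an edge between $X$ and $X'$: $X$ has a whnf iff $X'$ has. The two whnfs then have the same head constant and the same number of arguments, and corresponding arguments are joined by an edge with the same pair or are identical.

*Proof.* By symmetry consider an edge with a contraction pair or a swap pair. If the trace ends in a whnf $w$, the two whnfs are $w[Q]$ and $w[Q']$, and corresponding arguments are $a[Q]$, $a[Q']$ for the arguments $a$ of $w$. If the trace is infinite, both head reductions are infinite by (T3). If a swap trace ends in $x\vec d$, neither side has a whnf by Lemma 1. If a contraction trace ends in $x$, the head reductions reach $R$ and $R'$, and since $R\to_hR'$ both sides have the same whnf, if any. $\square$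

Let $\sim$ be the equivalence relation on closed terms generated by all edges.

**Lemma 6.** If $N,N'\in\mathrm{NF}$ and $N\sim N'$, then $N\equiv N'$.

*Proof.* By induction on size. $N$ and $N'$ are their own whnfs. Apply Lemma 5 along a chain of edges from $N$ to $N'$: every term in the chain has a whnf, $N$ and $N'$ have the same head constant and number of arguments, and corresponding arguments are $\sim$-related. These arguments are smaller closed normal forms, so they are identical by the induction hypothesis. $\square$

## 5. Peeling a context, and the obstruction of infinitely many epochs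

A sensible first plan for Theorem 2 is induction on $C$. The plan rests on the following statement, for closed terms:
$$X\twoheadrightarrow_wX_1'X_2'\ \Longrightarrow\ \text{for some }r,\ E_r(X)\equiv X_1X_2\text{ with }X_1\twoheadrightarrow_wX_1',\ X_2\twoheadrightarrow_wX_2'.\tag{2}$$

*Proof of (2).* Induction on the length of the reduction; for length $0$ take $r=0$. Let the first step be $t[R]\to t[R']$, and let $E_{r'}(t[R'])$ be as required for the rest of the reduction. In case (a), and in case (b) with $r'<p$, we have $E_{r'}(t[R'])\equiv e[R']$ and $E_{r'}(t[R])\equiv e[R]$ with $e:\equiv e_{r'}\not\equiv x$. As $e[R']$ is an application and $e\not\equiv x$, $e$ is an application $e^1e^2$. Then $e^j[R]\twoheadrightarrow_we^j[R']\twoheadrightarrow_wX_j'$ for $j=1,2$, so $r=r'$ works. In case (b) with $r'\ge p$, $E_{r'+1}(t[R])\equiv E_{r'}(t[R'])$, so $r=r'+1$ works. $\square$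

So if $C\equiv C_1C_2$ with a hole in $C_s$ and $M\twoheadrightarrow_wC[U_N]$, then $N$ is generated inside the smaller context $C_s$ by the $s$-th component of some epoch $E_r(M)$. By induction each epoch yields only finitely many $N$. **If $M$ has finitely many epochs, we are done.** If $M$ has infinitely many, we have an infinite union of finite sets, and the plan stops.

It stops for a real reason. Nothing above used that the terms in the hole are frozen: by (2), the same reasoning applies with $N$ itself in the hole. There the conclusion is false. For $M=P\mathsf K$ and $C=P[\,]$, equation (1) shows that the component $d_n$ of the $n$-th epoch contributes $c_n$, and by Church–Rosser it contributes no other normal form. Each set is a singleton, and the union is infinite.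

What distinguishes the $U_N$? By Lemma 4(i), all the terms $C[U_N]$ have epochs matching index by index. Suppose $N$ comes from epoch $r$ of $M$ and $N'$ from a much later epoch $r'$. Then there is a closed walk
$$M\ \twoheadrightarrow_w\ C[U_N]\ \overset{\text{swap}}{\longleftrightarrow}\ C[U_{N'}]\ {}_w\!\twoheadleftarrow\ M .$$
Along it, edges in case (b) displace the epochs by one place, in one direction or the other. If some closed walk at $M$ has a nonzero total displacement $d$, then the far epochs of $M$ are related to themselves $d$ places further on, so that, up to the replacements made along the walk, the sequence of contributions is eventually periodic, and an eventually periodic union of finite sets is finite. If no closed walk has a nonzero displacement, then displacement defines an integer potential on terms; all $C[U_N]$ have the same potential, and this bounds $r$. Either way finitely many epochs suffice.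

The price is the phrase "up to the replacements made along the walk". Those replacements include reversed steps and swaps, so the sets of contributions must be insensitive to finitely many such replacements. Hence we strengthen the statement so that finitely many replacements are part of the reduction from the outset.

## 6. Reduction enriched by finitely many replacements, and the bare hole

Let $\mathcal E$ be a *finite symmetric* set of admissible pairs (closed under reversal). Write $X\Rightarrow_{\mathcal E}X'$ if $X\to X'$, or $X\equiv t[Q]$ and $X'\equiv t[Q']$ for some $t$ and some $(Q,Q')\in\mathcal E$. For a closed term $T$ put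
$$G^{\mathcal E}_C(T)=\{N\in\mathrm{NF}:T\Rightarrow^*_{\mathcal E}C[U_N]\}.$$
If $X\Rightarrow^*_{\mathcal E}X'$, then $G^{\mathcal E}_C(X')\subseteq G^{\mathcal E}_C(X)$. If $\mathcal E\subseteq\mathcal F$, then $G^{\mathcal E}_C(X)\subseteq G^{\mathcal F}_C(X)$.

**Proposition 7.** For every context $C$, every finite symmetric $\mathcal E$ and every closed $T$, the set $G^{\mathcal E}_C(T)$ is finite.

Theorem 2 is the case $\mathcal E=\emptyset$. The proof is by induction on $C$, and the induction hypothesis is quantified over all $\mathcal E$ and all $T$. A context with a hole is either $[\,]$ or an application $C_1C_2$ in which at least one $C_s$ has a hole.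

**Base case $C=[\,]$.** For $\mathcal E=\emptyset$ there is a quick argument: by Lemma 5 no reduct of $A$ is a whnf, so a reduct $A^*N$ of $AN$ is never itself a redex, and all reducts of $AN$ have the form $A^*N$ with $A\twoheadrightarrow_wA^*$. If $T$ reduces to $AN$ and to $AN'$, a common reduct gives $A^*N\equiv A^{**}N'$, so $N\equiv N'$. With replacements we read off $N$ from the last epoch instead.

Let $\mathcal I$ be the finite set of $N$ such that $U_N$ occurs in a swap pair of $\mathcal E$. We show that at most one $N\notin\mathcal I$ lies in $G^{\mathcal E}_{[\,]}(T)$. Suppose $N,N'\notin\mathcal I$ both lie in it. Then $U_N$ and $U_{N'}$ are joined, through $T$, by a chain of edges whose swap pairs involve only indices in $\mathcal I$.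

If a closed term $X$ has a last epoch and this is an application $A'B'$, put $\lambda(X)=B'$. By Lemma 1 the only epoch of $U_N$ is $AN$, so $\lambda(U_N)\equiv N$, and likewise $\lambda(U_{N'})\equiv N'$. We claim that, going along the chain from $U_N$, $\lambda$ stays defined and $\lambda\sim N$. Consider an edge of the chain from $X\equiv t[Q]$ to $X'\equiv t[Q']$ with $\lambda(X)\sim N$.

* In case (b), the last epochs of $X$ and $X'$ coincide. Indeed $E_{r+1}(t[R])\equiv E_r(t[R'])$ for all $r\ge p$, where $E_p(t[R'])$ and $E_{p+1}(t[R])$ exist. So $\lambda(X')\equiv\lambda(X)$.
* Otherwise, by Lemma 4, the last epochs are $e[Q]$ and $e[Q']$, with $e$ the last $e_r$. If $e\not\equiv x$, then $e$ is an application $e^1e^2$ because $e[Q]$ is one, and $\lambda(X)\equiv e^2[Q]\sim e^2[Q']\equiv\lambda(X')$.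
* If $e\equiv x$, we are not in case (a), so the pair is a swap pair, and $Q\equiv U_{N_1}$ with $N_1\in\mathcal I$. The last epoch of $X$ is $U_{N_1}$, so $\lambda(X)\equiv N_1\sim N$. By Lemma 6, $N\equiv N_1\in\mathcal I$, a contradiction.

At the end of the chain $N'\equiv\lambda(U_{N'})\sim N$, so $N\equiv N'$ by Lemma 6. Hence $G^{\mathcal E}_{[\,]}(T)$ has at most one element outside the finite set $\mathcal I$. $\square$

## 7. From $C_s$ to $C_1C_2$: displacement of epochs as a potential

Let $C\equiv C_1C_2$, and choose $s\in\{1,2\}$ with a hole in $C_s$. Let $\mathrm{comp}_s(X_1X_2)\equiv X_s$. For a closed application $X$ and finite symmetric $\mathcal F$ put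
$$\mathrm{Val}^{\mathcal F}(X)=G^{\mathcal F}_{C_s}(\mathrm{comp}_s(X)).$$
By the induction hypothesis all these sets are finite, for every $\mathcal F$. In unions below, $\mathrm{Val}^{\mathcal F}(E_r(T))$ is included only if $E_r(T)$ exists and is an application.

Fix $\mathcal E$ and $T$, and suppose for contradiction that $G:=G^{\mathcal E}_C(T)$ is infinite. Let
$$B=\bigcup\{\mathrm{Val}^{\mathcal E}(Q):Q\text{ an application occurring in a pair of }\mathcal E\}.$$
This is a finite union of finite sets, so $B$ is finite. It collects the $N$ for which the peeling may fail.

**Step 1. Peeling in the enriched reduction.** The aim is (2) with replacements: *for $N\in G\setminus B$ there is $r$ with $N\in\mathrm{Val}^{\mathcal E}(E_r(T))$.* Step 3 will reuse the choices made here.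

Let $T\equiv T_0\Rightarrow_{\mathcal E}T_1\Rightarrow_{\mathcal E}\cdots\Rightarrow_{\mathcal E}T_l\equiv C[U_N]$. By downward induction on $i$ we choose $r_i$ such that $W_i:\equiv E_{r_i}(T_i)$ exists and is an application with $N\in\mathrm{Val}^{\mathcal E}(W_i)$. Start with $r_l=0$ and $W_l\equiv C[U_N]$, whose $s$-th component is $C_s[U_N]$. Given $r_{i+1}$, let $T_i\equiv t[Q]$, $T_{i+1}\equiv t[Q']$ be the step, and write $e$ for $e_{r_{i+1}}$ where it is used.

* *Swap pair in $\mathcal E$.* Put $r_i=r_{i+1}$. By Lemma 4(i), $W_{i+1}\equiv e[Q']$ and $W_i\equiv e[Q]$. If $e\equiv x$, then $W_{i+1}\equiv Q'$ is an application occurring in a pair of $\mathcal E$, so $N\in\mathrm{Val}^{\mathcal E}(Q')\subseteq B$, which is excluded. So $e\not\equiv x$, and as $e[Q']$ is an application, $e\equiv e^1e^2$. Hence $W_i$ is an application and $e^s[Q]\Rightarrow^*_{\mathcal E}e^s[Q']\Rightarrow^*_{\mathcal E}C_s[U_N]$.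
* *Contraction pair $(R,R')$, from a CL step or in $\mathcal E$.* In case (a), and in case (b) with $r_{i+1}<p$, put $r_i=r_{i+1}$. Then $W_{i+1}\equiv e[R']$ and $W_i\equiv e[R]$ with $e\not\equiv x$, so $e\equiv e^1e^2$ and $e^s[R]\twoheadrightarrow_we^s[R']\Rightarrow^*_{\mathcal E}C_s[U_N]$. In case (b) with $r_{i+1}\ge p$, put $r_i=r_{i+1}+1$; then $W_i\equiv W_{i+1}$.
* *Reversed pair $(R',R)\in\mathcal E$*, so $T_i\equiv t[R']$ and $T_{i+1}\equiv t[R]$. In case (a), and in case (b) with $r_{i+1}<p$, put $r_i=r_{i+1}$. Then $W_{i+1}\equiv e[R]$ and $W_i\equiv e[R']$ with $e\not\equiv x$, so again $e\equiv e^1e^2$, and $e^s[R']\Rightarrow^*_{\mathcal E}e^s[R]\Rightarrow^*_{\mathcal E}C_s[U_N]$. In case (b), $r_{i+1}=p$ is impossible, since then $W_{i+1}\equiv R$, a redex occurring in a pair of $\mathcal E$, and $N\in B$. If $r_{i+1}\ge p+1$, put $r_i=r_{i+1}-1\geq p$; then $W_i\equiv E_{r_i}(t[R'])\equiv E_{r_i+1}(t[R])\equiv W_{i+1}$.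

Take $r=r_0$. Hence
$$G\setminus B\subseteq\bigcup_r\mathrm{Val}^{\mathcal E}(E_r(T)).$$
The left side is infinite and each set on the right is finite, so $T$ has infinitely many epochs. Moreover, since $\mathrm{Val}^{\mathcal E}\subseteq\mathrm{Val}^{\mathcal F}$ for $\mathcal E\subseteq\mathcal F$,
$$\bigcup_r\mathrm{Val}^{\mathcal F}(E_r(T))\ \text{ is infinite for every finite symmetric }\mathcal F\supseteq\mathcal E.\tag{3}$$

**Step 2. Closed walks at $T$ have displacement zero.** The aim is an integer potential that measures how far along its epochs a term is.

Consider the graph whose vertices are the closed terms, with all edges, and let $\mathcal K$ be the connected component of $T$. By Lemma 4 all members of $\mathcal K$ have infinitely many epochs. So none of their epochs is a last one, and all of them are applications.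

**Definition (shift).** The *shift* of an edge is $0$ for swap pairs and in case (a), $+1$ from $t[R]$ to $t[R']$ in case (b), and $-1$ from $t[R']$ to $t[R]$ in case (b). Reversing an edge negates its shift. The shift of a path is the sum of the shifts of its edges.

*Claim.* If a path from $X$ to $X'$ in $\mathcal K$ has shift $d$ and all its pairs lie in the finite symmetric set $\mathcal F$, then
$$\mathrm{Val}^{\mathcal F}(E_{r+d}(X))=\mathrm{Val}^{\mathcal F}(E_r(X'))\quad\text{for all large }r.\tag{4}$$

*Proof.* If (4) holds for a path from $X$ to $X_1$ with shift $d_1$ and for one from $X_1$ to $X'$ with shift $d_2$, then for large $r$ the sets for $E_{r+d_2+d_1}(X)$, $E_{r+d_2}(X_1)$ and $E_r(X')$ are equal. So it suffices to treat one edge. In case (b), $E_{r+d}(X)\equiv E_r(X')$ for large $r$ by Lemma 4: for $d=1$ this is its last statement, and for $d=-1$ it is the same statement with the index moved by one. Otherwise $d=0$, $E_r(X)\equiv e_r[Q]$ and $E_r(X')\equiv e_r[Q']$ for all $r$. These are not last epochs, so $e_r\not\equiv x$ (in case (a) this always holds; for swaps, $e_r\equiv x$ would be the last). They are applications, so $e_r\equiv e^1e^2$. Since $\mathcal F$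 is symmetric and contains $(Q,Q')$, the components $e^s[Q]$ and $e^s[Q']$ are reachable from each other under $\Rightarrow^*_{\mathcal F}$, so they have equal $G^{\mathcal F}_{C_s}$. $\square$

*Every loop at $T$ has shift $0$.* Otherwise, reversing if necessary, take a loop with shift $d>0$. Let $\mathcal F$ be $\mathcal E$ together with the pairs of the loop and their reverses; this is finite and symmetric. By (4) there is $r^*$ with $\mathrm{Val}^{\mathcal F}(E_{r+d}(T))=\mathrm{Val}^{\mathcal F}(E_r(T))$ for all $r\ge r^*$. So $\bigcup_r\mathrm{Val}^{\mathcal F}(E_r(T))$ equals the union over $r<r^*+d$. This is a finite union of sets that are finite by the induction hypothesis for $C_s$ and $\mathcal F$. That contradicts (3).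

This is where the induction hypothesis is needed for a set $\mathcal F$ larger than the given $\mathcal E$. The vanishing also depends on the assumption that $G$ is infinite, since loops of nonzero shift do exist in the full graph. For instance, go from $\Omega\equiv J_0J_0$ to $J_1J_1$ by the root step (shift $1$: $t\equiv x$, case (b) with $p=0$), then to $J_0J_1$ by two non-root head steps (shift $0$: here $t\equiv xJ_1$, and the trace jumps at once to a closed term), then to $J_0(\mathsf KJ_0(\mathsf KJ_0))$ and to $J_0J_0$ by reducing the argument $J_1\equiv IJ_0$. The last two edges have $t\equiv J_0x$. The trace runs from $J_0(I^kx)$ by a root step to $(I^{k+1}x)(I^{k+1}x)$ (where $I^0x\equiv x$ and $I^{k+1}x\equiv I(I^kx)$), by head steps to $x(I^{k+1}x)$, then jumps to $R'(I^{k+1}x)$. Here $R'$ is $\mathsf KJ_0(\mathsf KJ_0)$ or $J_0$, so we arrive at $J_0(I^{k+1}x)$ in at most one more step. It never reaches $x$: case (a), shift $0$. This loop at $\Omega$ has shift $1$.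

**The potential.** Let $\pi(X)$ be the shift of any path from $X\in\mathcal K$ to $T$. Two such paths have the same shift, because going from $T$ to $X$ along the reverse of one and back along the other is a loop at $T$. So $\pi:\mathcal K\to\mathbb Z$ is well defined. Following a path from $X$ to $X'$ by a path from $X'$ to $T$, we see that $\pi(X)-\pi(X')$ is the shift of every path from $X$ to $X'$. Two properties:

* *$\pi(E_r(X))=\pi(X)-r$ for $X\in\mathcal K$.* A non-root head step $R\vec d\to_hR'\vec d$, $\vec d\ne\emptyset$, is an edge with $t\equiv x\vec d$. Its trace jumps to the closed term $R'\vec d$ and never reaches $x$, so we are in case (a) and the shift is $0$. A root step $R\to_hR'$ is an edge with $t\equiv x$, in case (b) with $p=0$, so the shift is $1$. Between $X$ and $E_r(X)$ there are exactly $r$ root steps.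
* *All $C[U_N]$, $N\in\mathrm{NF}$, lie in $\mathcal K$ and have one common value $\pi_C:=\pi(C[U_N])$.* At least one lies in $\mathcal K$, because $G\ne\emptyset$. They are connected to each other by swap edges with $t\equiv C[x]$, of shift $0$.

**Step 3. The index $r$ is bounded.** The aim is to bound $r_0$ of Step 1 independently of $N$. Let
$$\mu=\min\bigl(\{\pi_C\}\cup\{\pi(Q):Q\in\mathcal K\text{ occurs in a pair of }\mathcal E\}\bigr),$$
a minimum over a finite set. Let $N\in G\setminus B$, with $T_i,r_i,W_i$ as in Step 1. All $T_i$ and $W_i$ are in $\mathcal K$, and $\pi(W_i)=\pi(T_i)-r_i$. We show $\pi(W_i)\ge\mu$ by downward induction. For $i=l$, $\pi(W_l)=\pi_C\ge\mu$. For the step from $i+1$ to $i$: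

* *Swap pair, or case (a).* The edge has shift $0$, so $\pi(T_i)=\pi(T_{i+1})$, and $r_i=r_{i+1}$. Hence $\pi(W_i)=\pi(W_{i+1})\ge\mu$.
* *$(R,R')$, case (b).* Here $\pi(T_i)=\pi(T_{i+1})+1$. If $r_{i+1}<p$, then $r_i=r_{i+1}$ and $\pi(W_i)=\pi(W_{i+1})+1\geq\mu$. If $r_{i+1}\ge p$, then $W_i\equiv W_{i+1}$.
* *$(R',R)\in\mathcal E$, case (b).* If $r_{i+1}\ge p+1$, then $W_i\equiv W_{i+1}$. If $r_{i+1}<p$, then $r_i=r_{i+1}<p$. Here the potential can drop, but not below $\mu$: since $T_i\equiv t[R']$, Lemma 4 gives $E_p(T_i)\equiv R'$, so $R'\in\mathcal K$, and
$$\pi(W_i)=\pi(T_i)-r_i>\pi(T_i)-p=\pi(R')\ge\mu.$$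
The remaining possibility $r_{i+1}=p$ was excluded in Step 1.

So $r_0=\pi(T)-\pi(W_0)\le\pi(T)-\mu$, a bound independent of $N$. Hence
$$G\setminus B\subseteq\bigcup_{0\le r\le\pi(T)-\mu}\mathrm{Val}^{\mathcal E}(E_r(T)),$$
a finite union of finite sets. As $B$ is finite, $G$ is finite, a contradiction. This proves Proposition 7, and with it Theorem 2 and Corollary 3. $\blacksquare$

## 8. Strength and sharpness of the finiteness statement

For each closed $A$ without whnf, no infinite set of terms $AN$ ($N$ a closed normal form) is contained in $\{X:M\twoheadrightarrow_wC[X]\}$, for any closed $M$ and any context $C$. By Proposition 7 this remains true if reduction is enriched by finitely many closed replacements $Q\leftrightarrow Q'$ of the admissible kinds. Statman's case $C\equiv P[\,]$ is included.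

The two constructions of Section 2 mark the limits. The terms $M_i=\mathsf KM_{i+1}N_i$ show that "finite" cannot be replaced by a uniform bound, even for the one context $\mathsf{KK}[\,]$. The term $P\mathsf K$, which reduces to $Pc_n$ for all $n$, shows that the factor $A$ cannot be dropped: $\{c_n\}$ is generated uniformly, whereas by Theorem 2 only finitely many members of $\{\Omega c_n\}$ can be generated by any one $M$ and $C$.
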